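# A locally controllable polynomial system that cannot be steered to the origin continuously

## 1. Linear systems: the steering control depends linearly on the state

We study control systems $\dot x=f(x,u)$ with state $x\in\mathbb R^n$, control $u\in\mathbb R^m$, and $f(0,0)=0$. Bounds on measurable controls are always understood almost everywhere.

**Definition 1.** The system is *locally controllable* (small-time local controllability) if for every $\varepsilon>0$ there is $\eta>0$ such that for all $a,b\in\mathbb R^n$ with $|a|<\eta$, $|b|<\eta$ there is a measurable $u:[0,\varepsilon]\to\mathbb R^m$ with $|u(t)|\le\varepsilon$ such that the solution of $\dot x=f(x,u(t))$, $x(0)=a$, satisfies $x(\varepsilon)=b$.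

**Definition 2.** The origin is *locally continuously reachable in small time* if for every $\tau>0$ there are $U\in C^0(\mathbb R^n;L^1((0,\tau);\mathbb R^m))$ and $\varepsilon>0$ such that
$$\sup\{|U(a)(t)|:\ t\in(0,\tau)\}\to0\quad\text{as }a\to0,$$
and
$$\bigl(\dot x=f(x,U(x(0))(t))\ \text{ and }\ |x(0)|<\varepsilon\bigr)\Longrightarrow x(\tau)=0 .$$

So $U(a)$ is an open-loop control that brings $a$ to $0$ in time $\tau$. It depends continuously on $a$ in $L^1$ and is uniformly small when $a$ is small. Continuity in $L^1$ allows switching times to move: $\|1_{(0,p)}-1_{(0,p')}\|_{L^1}=|p-p'|$, so $p\mapsto1_{(0,p)}$ is continuous into $L^1$, although it is not continuous into $L^\infty$.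

For linear systems the first property implies the second.

**Proposition 3.** If $\dot x=Ax+Bu$ is locally controllable, then its origin is locally continuously reachable in small time.

*Proof.* Fix $\tau>0$ and put $\Lambda=\int_0^\tau e^{-tA}BB^\top e^{-tA^\top}dt$.

The matrix $\Lambda$ is invertible. Suppose $\Lambda p=0$ with $p\neq0$. Then $0=p^\top\Lambda p=\int_0^\tau|B^\top e^{-tA^\top}p|^2dt$, so $p^\top e^{-tA}B=0$ on $[0,\tau]$, hence for all $t$ by analyticity. A solution starting at $0$ satisfies $x(\varepsilon)=e^{\varepsilon A}\int_0^\varepsilon e^{-tA}Bu(t)\,dt$, so $p^\top e^{-\varepsilon A}x(\varepsilon)=0$ for every control. But $b=\eta'e^{\varepsilon A}p$, with $\eta'>0$ as small as we like, has $p^\top e^{-\varepsilon A}b=\eta'|p|^2\ne0$, so $b$ is not reached from $0$. This contradicts local controllability.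

Now let $U(a)(t)=-B^\top e^{-tA^\top}\Lambda^{-1}a$. It is linear in $a$ and bounded by $C|a|$. The solution from $a$ satisfies
$$x(\tau)=e^{\tau A}\Bigl(a+\int_0^\tau e^{-tA}B\,U(a)(t)\,dt\Bigr)=e^{\tau A}(a-\Lambda\Lambda^{-1}a)=0.\qquad\square$$

In the linear case, "control $\mapsto$ endpoint" is affine and onto, and an affine surjection has a continuous right inverse. For a nonlinear system, local controllability still gives, for each small $a$, some small control that brings $a$ to $0$. Nothing in Definition 1 says that these controls can be chosen continuously in $a$. So we ask: *if $f$ is analytic and $\dot x=f(x,u)$ is locally controllable, is the origin always locally continuously reachable in small time?*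

Two facts frame the question. Many sufficient conditions for local controllability, in particular Sussmann's, imply local continuous reachability. On the other hand, Sussmann showed that the global analogue of the question has a negative answer. We shall prove that the answer to the local question is no, even for polynomial systems. At the end we prove a positive theorem, which gives a condition that every analytic counterexample must violate.

## 2. Systems that accumulate a cost, and null paths of every size

Let $Q$ be a polynomial on $\mathbb R^d\times\mathbb R^d$ with $Q(0,0)=0$, and consider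
$$\dot\zeta=\nu,\qquad \dot y=Q(\zeta,\nu)\qquad(\text{state }(\zeta,y)\in\mathbb R^{d+1},\ \text{control }\nu\in\mathbb R^d),\tag{1}$$
$$\dot\zeta=\nu,\qquad\dot\nu=w,\qquad \dot y=Q(\zeta,\nu)\qquad(\text{state }(\zeta,\nu,y)\in\mathbb R^{2d+1},\ \text{control }w\in\mathbb R^d).\tag{2}$$
The position $\zeta$ is completely under control, and the only difficulty is the scalar $y$. For a Lipschitz path $\zeta:[0,T]\to\mathbb R^d$ put
$$J[\zeta]=\int_0^TQ(\zeta,\dot\zeta)\,dt .$$
This is the increment of $y$ along the corresponding trajectory.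

**Example (by hand).** Take $d=1$, $Q=x^3$, so $\dot x=u$, $\dot y=x^3$. Given $a=(x_a,y_a)$, first move $x$ linearly from $x_a$ to $0$ in time $\tau/2$; then $y$ becomes $y_a+x_a^3\tau/8$. Next follow the loop $x=\lambda b(t)$ with $b(t)=t^2(\frac\tau2-t)^2$ on $[0,\tau/2]$; it changes $y$ by $\lambda^3c$, where $c=\int b^3>0$. Choose $\lambda=-\bigl((y_a+x_a^3\tau/8)/c\bigr)^{1/3}$. This is continuous in $a$ and tends to $0$ as $a\to0$, so we have a continuous steering law. It works because the loops $\lambda b$ form a continuous family that passes through the zero loop and on which $J$ takes both signs.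

The next lemma says what a continuous steering law forces for (1) or (2): there are paths with $J=0$ of *every* small size, whatever continuous "size" we use.

**Lemma 4.** Let $S:\mathbb R^d\to[0,\infty)$ be continuous with $S(0)=0$, and let $e$ be a unit vector with $S(re)>0$ for all $r>0$. Suppose that, for some $\tau>0$, the system (1) or the system (2) admits $U,\varepsilon$ as in Definition 2. Then for every $\delta>0$ there is $\bar m>0$ such that for every $m\in(0,\bar m]$ there is a Lipschitz path $\zeta:[0,T]\to\mathbb R^d$ with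
$$T\le2\tau,\quad \zeta(0)=0,\quad|\dot\zeta|\le\delta\text{ a.e.},\quad\max_tS(\zeta(t))=m,\quad J[\zeta]=0 .$$

*Proof for (1).* Choose $\varepsilon'\in(0,\varepsilon)$ with $|U(a)(t)|\le\delta$ for a.e. $t$ whenever $0<|a|<\varepsilon'$. Since $\|U(a)\|_{L^1}\le\tau\sup_t|U(a)(t)|\to0$ as $a\to0$, continuity of $U$ in $L^1$ gives $U(0)=0$ a.e., so the bound holds at $a=0$ too.

Let $X=(\bar\zeta,\bar y)$ be the trajectory from $0$ with constant control $\nu=\delta e$, so $\bar\zeta(s)=\delta se$. Choose $s_0\in(0,\tau]$ with $|X(s)|<\varepsilon'$ on $[0,s_0]$. For $s\in[0,s_0]$ use the control $\delta e$ on $[0,s]$ and then $U(X(s))(\cdot-s)$ on $[s,s+\tau]$. The trajectory goes from $0$ to $X(s)$, and then to $0$ because $|X(s)|<\varepsilon$. Its $\zeta$-component $\zeta_s$ starts at $0$, has speed $\le\delta$ and duration $s+\tau\le2\tau$. Moreover $J[\zeta_s]=0$, because $y$ goes from $0$ to $0$. Let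
$$m(s)=\max_tS(\zeta_s(t))=\max\Bigl\{\max_{[0,s]}S(\bar\zeta),\ \max_{t\in[0,\tau]}S\Bigl(\bar\zeta(s)+\int_0^tU(X(s))(r)\,dr\Bigr)\Bigr\}.$$
Since $s\mapsto U(X(s))\in L^1$ is continuous, the function $t\mapsto\bar\zeta(s)+\int_0^tU(X(s))$ depends continuously on $s$ in the sup norm. As $S$ is uniformly continuous on bounded sets, $m$ is continuous. Since $U(0)=0$, $m(0)=0$. Finally $\bar m:=m(s_0)\ge S(\delta s_0e)>0$. By the intermediate value theorem $m$ takes every value in $(0,\bar m]$.

*Proof for (2).* Put $\delta'=\delta/(2\tau)$. As before $U(0)=0$ a.e., and there is $\varepsilon'\in(0,\varepsilon)$ with $|U(a)(t)|\le\delta'$ a.e. for $|a|<\varepsilon'$. Let $X=(\bar\zeta,\bar\nu,\bar y)$ be the trajectory from $0$ with $w=\delta'e$, so $\bar\zeta(s)=\frac12\delta's^2e$. Choose $s_0\in(0,\tau]$ with $|X|<\varepsilon'$ on $[0,s_0]$. Use $\delta'e$ on $[0,s]$, then $U(X(s))(\cdot-s)$ on $[s,s+\tau]$. The trajectory goes from $0$ to $0$ in time $\le2\tau$ with acceleration $\le\delta'$, so its velocity is at most $2\tau\delta'=\delta$;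 also $\zeta_s(0)=0$ and $J[\zeta_s]=0$. On the second piece $\zeta_s$ equals $\bar\zeta(s)+t\bar\nu(s)+\int_0^t(t-r)U(X(s))(r)\,dr$, which depends continuously on $s$ in the sup norm. So $m(s)=\max_tS(\zeta_s(t))$ is continuous, $m(0)=0$, and $\bar m:=m(s_0)\ge S(\frac12\delta's_0^2e)>0$. Conclude as before. $\square$

This tells us what to look for: a polynomial $Q$ and a size $S$ such that

* $J$ takes both signs on arbitrarily small loops at $0$ (this will give local controllability);
* there are sizes $m_k\to0$ such that *every* slow path from $0$ with $\max S=m_k$ has $J>0$ (this contradicts Lemma 4).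

Negative loops must thus exist at arbitrarily small scales, but the scales must be separated by barriers.

## 3. Two angles turning at locked rates, and a Liouville number

The following idealized game shows how arithmetic can produce such barriers. Two points $x,z\in\mathbb C$ lie on the circle of radius $\rho^8$, at angles $\theta$ and $\varphi$, with $\rho>0$ small.

* The angles turn at locked rates: $\dot\varphi=\alpha\dot\theta$ with a fixed $\alpha\in(0,\frac12]$.
* The parameter $\rho$ may change only when $x,z$ are both real. So a play at scale $\rho$ starts with $\theta,\varphi\in\pi\mathbb Z$.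
* A reward is paid while $x$ is real and $z$ is imaginary, both up to an angle of order $\rho$.
* Speeds and total time are bounded by small constants, so the number of half-turns of $x$ is at most $\rho^{-8}$.

If $x$ makes $N$ half-turns, the reward requires $\pi\alpha N$ to be within order $\rho$ of $\frac\pi2+\pi\mathbb Z$: we need
$$N\in\mathbb Z,\quad|N|\le\rho^{-8},\quad\operatorname{dist}(\alpha N-\tfrac12,\mathbb Z)\lesssim\rho.$$

Try rational $\alpha=p/q$ in lowest terms.

* If $q$ is even, then $p$ is odd and $N=q/2$ gives $\alpha N-\frac12=\frac{p-1}2\in\mathbb Z$. The reward is available at every sufficiently small scale $\rho$.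
* If $q$ is odd, then $|\alpha N-\frac12-M|=\frac{|2pN-q-2qM|}{2q}\ge\frac1{2q}$ for all $N,M\in\mathbb Z$, since the numerator is odd. There is no reward once $\rho$ is much smaller than $1/q$.

We want neither: rewards at infinitely many scales, with gaps between them. So we take $\alpha$ irrational but extremely close to rationals with *odd* denominators $q_k$. At scale $\rho\approx1/q_k$ there will be a reward. At much smaller scales $\alpha$ still looks like $p_k/q_k$, and there is no reward until $\rho^{-8}$ half-turns are enough to see the difference $\alpha-p_k/q_k$. Let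
$$\alpha=\sum_{k\ge1}3^{-k!}\in(0,\tfrac12),\qquad q_k=3^{k!},\qquad p_k=q_k\sum_{j\le k}3^{-j!},\qquad\beta_k=\alpha-\frac{p_k}{q_k}.$$
Here $\alpha<\frac12$ because $\alpha<\sum_{j\ge1}3^{-j}$.

**Lemma 5.** Let $k\ge2$.

(a) If $N\in\mathbb Z$ and $|N|\le q_k^k/8$, then $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)\ge\frac1{4q_k}$.

(b) There is $N\in\{1,\dots,q_k\}$ with $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)\le\frac1{q_k}$.

*Proof.* The number $p_k=1+\sum_{j<k}3^{k!-j!}$ is an integer with $p_k\equiv1\pmod3$, so $\gcd(p_k,q_k)=1$. Also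
$$0<\beta_k=\sum_{j>k}3^{-j!}<2\cdot3^{-(k+1)!}=2q_k^{-(k+1)}.$$

(a) For $M\in\mathbb Z$, $\frac{p_kN}{q_k}-\frac12-M=\frac{2p_kN-q_k-2q_kM}{2q_k}$ has odd numerator because $q_k$ is odd, so its absolute value is at least $\frac1{2q_k}$. Replacing $p_k/q_k$ by $\alpha$ changes it by at most $|N|\beta_k\le\frac{q_k^k}8\cdot2q_k^{-(k+1)}=\frac1{4q_k}$.

(b) Since $p_k$ is invertible modulo $q_k$, choose $N\in\{1,\dots,q_k\}$ with $p_kN\equiv\frac{q_k+1}2\pmod{q_k}$. Then $\frac{p_kN}{q_k}-\frac12\in\frac1{2q_k}+\mathbb Z$, and $N\beta_k\le2q_k^{-k}\le\frac1{2q_k}$ because $q_k^{k-1}\ge4$. $\square$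

## 4. The polynomial cost and the two theorems

We now encode the game in a polynomial. Identify $\mathbb C=\mathbb R^2$ and write $a\wedge b=\operatorname{Im}(\bar ab)$. For a moving point $x=|x|e^{i\theta}\neq0$ with velocity $u=\dot x$ one has $x\wedge u=|x|^2\dot\theta$. Let
$$\zeta=(\rho,x,z)\in\mathbb R\times\mathbb C\times\mathbb C=\mathbb R^5,\quad x=x_1+ix_2,\quad z=z_1+iz_2,\qquad \nu=(\kappa,u,v)\in\mathbb R\times\mathbb C\times\mathbb C,$$
$$S=x_2^2+z_2^2,\quad D=x_2^2+z_1^2,\quad P=(|x|^2-\rho^{16})^2+(|z|^2-\rho^{16})^2,$$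
$$L=z\wedge v-\alpha\,x\wedge u,\quad G=\rho^{20}S(D-\rho^{18}),\qquad Q(\zeta,\nu)=P+\kappa^2S+L^2+G .$$
The two systems are
$$(\Sigma)\qquad\dot\rho=\kappa,\quad\dot x=u,\quad\dot z=v,\quad\dot y=Q(\rho,x,z;\kappa,u,v),$$
with state in $\mathbb R^6$ and control $\nu=(\kappa,u,v)\in\mathbb R^5$, and
$$(\Sigma')\qquad\dot\zeta=\nu,\quad\dot\nu=w,\quad\dot y=Q(\zeta,\nu),$$
with state $(\zeta,\nu,y)\in\mathbb R^{11}$ and control $w\in\mathbb R^5$. Both are polynomial and vanish at the origin; $(\Sigma')$ is control-affine with constant control fields. They are of the forms (1) and (2) with $d=5$.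

**Theorem A.** $(\Sigma)$ is locally controllable, but its origin is not locally continuously reachable in small time: for no $\tau>0$ do $U,\varepsilon$ as in Definition 2 exist.

**Theorem B.** The same holds for $(\Sigma')$.

Each term enforces one rule of the game. $P$ penalizes leaving $|x|=|z|=\rho^8$. $L^2$ penalizes breaking $\dot\varphi=\alpha\dot\theta$: when $|x|=|z|$ it equals $|z|^4(\dot\varphi-\alpha\dot\theta)^2$. The term $\kappa^2S$ penalizes moving $\rho$ unless $x,z$ are real ($S=0$). Only $G$ can be negative, and only if $D<\rho^{18}$. When $|x|=|z|=\rho^8$, this says that $x$ is real and $z$ imaginary up to angles of order $\rho$.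

The exponents are chosen as follows. The reward rate is at most of order $\rho^{20}\cdot\rho^{16}\cdot\rho^{18}=\rho^{54}$, so a path with $J\le0$ can afford penalties of total order $\rho^{54}$ only. By Cauchy–Schwarz, $\int|L|$ and $\int\bigl||x|^2-|z|^2\bigr|$ are then of order $\rho^{27}$. Dividing by $|z|^2\sim\rho^{16}$, and allowing for the angular speed $|\dot\theta|\lesssim\rho^{-8}$, the error in the locking of the angles is of order $\rho^{27-16-8}=\rho^3$, well below the tolerance $\rho$. Section 7 makes this precise. We first prove local controllability.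

## 5. Small loops of both signs and local controllability

**Lemma 6.** For every $\varepsilon\in(0,1)$ and $\mu>0$ there is $\zeta^-\in C^{1,1}([0,\varepsilon/4];\mathbb R^5)$ with $\zeta^-=\dot\zeta^-=0$ at both ends, $|\dot\zeta^-|\le\varepsilon$, $|\ddot\zeta^-|\le\varepsilon$ a.e., and $-\mu<J[\zeta^-]<0$.

*Proof.* **The path.** We play the game at scale $\rho_0\approx1/q_k$. Let $h(s)=3s^2-2s^3$ on $[0,1]$, so that $h(0)=0$, $h(1)=1$, $h'(0)=h'(1)=0$, $0\le h'\le\frac32$, $|h''|\le6$. Let $q=q_k$ with $k$ large, $N$ as in Lemma 5(b), and $\rho_0=5/q$. Concatenate: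

1. During time $L_1=\varepsilon/64$: $\rho=\rho_0h(t/L_1)$, $x=z=\rho^8$.
2. During time $L_2=\rho_0^{5/2}$: $\rho=\rho_0$, $x=\rho_0^8e^{i\theta}$, $z=\rho_0^8e^{i\alpha\theta}$, with $\theta=\pi Nh(t/L_2)$.
3. Rest during time $\varepsilon/8$.
4. Phase 2 run backwards, then phase 1 run backwards, then rest at $0$ until time $\varepsilon/4$.

For $\rho_0$ small, $2L_1+2L_2+\varepsilon/8\le\varepsilon/4$, so there is enough time.

**Regularity and bounds.** Velocities vanish at the junctions, so the path is $C^{1,1}$. In phase 1, $\varepsilon$ is fixed, so velocity and acceleration tend to $0$ as $\rho_0\to0$. In phase 2, $N\le q=5/\rho_0$ gives, with an absolute constant $C$ that may change from line to line,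
$$|\dot\theta|\le\tfrac32\pi N/L_2\le C\rho_0^{-7/2},\qquad|\ddot\theta|\le6\pi N/L_2^2\le C\rho_0^{-6},$$
$$|\dot x|,|\dot z|\le\rho_0^8|\dot\theta|\le C\rho_0^{9/2},\qquad|\ddot x|,|\ddot z|\le\rho_0^8(\dot\theta^2+|\ddot\theta|)\le C\rho_0 .$$
So both bounds by $\varepsilon$ hold for $\rho_0$ small.

**Sign of $J$.** $Q$ is even in $\nu$, because $L$ is linear in $\nu$; so a phase run backwards has the same integral.

* Phase 1: $P=0$; $S=0$; and $L=0$, because $x,z,u,v$ are real. So $Q=0$.
* Phase 2: $P=0$, $\kappa=0$, $L=\rho_0^{16}(\alpha\dot\theta-\alpha\dot\theta)=0$. So $Q=G\le\rho_0^{20}SD\le\rho_0^{20}(2\rho_0^{16})^2=4\rho_0^{52}$. Phase 2 and its reverse contribute at most $8\rho_0^{54.5}$.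
* Phase 3: $P=0$, $\nu=0$, and $x=\pm\rho_0^8$, so $x_2=0$. Hence $D=z_1^2=\rho_0^{16}\cos^2(\pi\alpha N)$, and
$$|\cos(\pi\alpha N)|=|\sin\pi(\alpha N-\tfrac12)|\le\frac\pi q=\frac{\pi\rho_0}5 .$$
As $(\pi/5)^2<\frac12$, $D\le\frac12\rho_0^{18}$. For $\rho_0$ small also $S=\rho_0^{16}\sin^2(\pi\alpha N)\ge\frac12\rho_0^{16}$. So $Q=G\le\rho_0^{20}\cdot\frac12\rho_0^{16}\cdot(-\frac12\rho_0^{18})=-\frac14\rho_0^{54}$.

Thus $J\le8\rho_0^{54.5}-\frac\varepsilon{32}\rho_0^{54}<0$ for $\rho_0$ small.

**Size of $J$.** Along the whole path $Q\ge G\ge-\rho^{38}S\ge-2\rho_0^{54}$, so $J\ge-\frac\varepsilon2\rho_0^{54}>-\mu$ for $\rho_0$ small. $\square$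

**Positive loops.** For $\lambda\in[0,1]$ let $\zeta_\lambda^+$ on $[0,\varepsilon/4]$ be $\rho=0$, $z=0$, $x=\lambda b(t)\in\mathbb R$, with $b(t)=ct^2(\frac\varepsilon4-t)^2$ and $c>0$ so small that $|\dot b|,|\ddot b|\le\varepsilon$. Then $S=D=0$ and $L=0$, so $Q=P=x^4$ and
$$J[\zeta_\lambda^+]=\lambda^4c_+,\qquad c_+=\int_0^{\varepsilon/4}b^4\,dt>0 .$$
Position and velocity vanish at both ends. Now fix $\zeta^-$ from Lemma 6 with $-c_+/2<J[\zeta^-]<0$.

**Local controllability of $(\Sigma)$.** We may assume $\varepsilon<1$: for $\varepsilon\ge1$, use the case $\frac12$ to steer $a$ to $0$ in time $\frac12$, rest at $0$ during time $\varepsilon-1$, and steer $0$ to $b$ in time $\frac12$. Let $a=(\zeta_a,y_a)$, $b=(\zeta_b,y_b)$ with $|a|,|b|<\eta$. On successive intervals: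

* go from $\zeta_a$ to $0$ on a straight line at constant speed, in time $\varepsilon/8$;
* follow $\zeta^-$, in time $\varepsilon/4$;
* follow $\zeta_\lambda^+$, in time $\varepsilon/4$;
* rest at $0$ during time $\varepsilon/4$ (there $Q(0,0)=0$);
* go from $0$ to $\zeta_b$ on a straight line at constant speed, in time $\varepsilon/8$.

The controls are bounded by $\varepsilon$ if $8\eta\le\varepsilon^2$. The first and last pieces change $y$ by quantities $A(a),B(b)$ that do not depend on $\lambda$ and tend to $0$ uniformly as $\eta\to0$, because $Q$ is continuous and $Q(0,0)=0$. We end at $b$ if and only if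
$$J[\zeta^-]+\lambda^4c_+=y_b-y_a-A(a)-B(b).$$
As $\lambda$ runs over $[0,1]$ the left side covers $[J[\zeta^-],J[\zeta^-]+c_+]$, a neighborhood of $0$ that does not depend on $\eta$. So for $\eta$ small a suitable $\lambda$ exists.

**Local controllability of $(\Sigma')$.** The reduction to $\varepsilon<1$ is the same. With $T=\varepsilon/8$, $h_0(s)=1-3s^2+2s^3$ and $h_1(s)=s(1-s)^2$, replace the two straight pieces by the cubic arcs
$$\zeta_ah_0(t/T)+T\nu_ah_1(t/T),\qquad\zeta_bh_0(1-t/T)-T\nu_bh_1(1-t/T)\qquad(0\le t\le T).$$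
Since $h_0(0)=1$, $h_1'(0)=1$, $h_0'(0)=h_1(0)=0$, and $h_0,h_0',h_1,h_1'$ vanish at $1$, the first arc joins $(\zeta_a,\nu_a)$ to $(0,0)$ and the second joins $(0,0)$ to $(\zeta_b,\nu_b)$. On them $|\zeta|,|\nu|,|w|\le C(\varepsilon)\eta$, so $|w|\le\varepsilon$ for $\eta$ small, and their contributions to $y$ tend to $0$ uniformly as $\eta\to0$. The loops $\zeta^-,\zeta_\lambda^+$ have zero velocity at their ends and acceleration $\le\varepsilon$, so they are trajectories of $(\Sigma')$ from $\nu=0$ to $\nu=0$ with admissible controls. The choice of $\lambda$ is the same.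

## 6. Trying to make this steering continuous: $\alpha=\frac12$ against the Liouville number

The steering just built uses one fixed loop $\zeta^-$, even for $a=0$. Definition 2 requires the control to vanish as $a\to0$, so it is natural to let the negative loop shrink with $a$. Let us see what this needs.

Suppose that for a given $\tau$ we had loops $\zeta_r^-$ at $0$ on $[0,\tau/3]$, $r\in[0,r_0]$, with $\zeta_0^-=0$, with $r\mapsto\dot\zeta_r^-\in L^1$ continuous, with $\sup_t|\dot\zeta_r^-(t)|$ bounded and tending to $0$ as $r\to0$, and with $J[\zeta_r^-]<0$ for $r>0$. Then $r\mapsto J[\zeta_r^-]$ is continuous, because $Q$ is quadratic in the velocity and, for bounded velocities, $L^1$ continuity gives $L^2$ continuity. From $a=(\zeta_a,y_a)$, go straight to $\zeta=0$ in time $\tau/3$, which adds $A(a)$ to $y$; then follow $\zeta_r^-$, then a positive loop $\zeta_\lambda^+$ (built as in Section 5, on an interval of length $\tau/3$). We need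
$$J[\zeta_r^-]+\lambda^4c_+=c(a):=-(y_a+A(a)).$$
Let $\delta(0)=0$ and $\delta(r)=\frac r{r_0}\min_{[r,r_0]}|J[\zeta_\cdot^-]|$ for $r>0$. This is continuous, strictly increasing, and $\delta(r)\le|J[\zeta_r^-]|$. For small $a$ put $r=0$ if $c(a)\ge0$, $r=\delta^{-1}(|c(a)|)$ if $c(a)<0$, and
$$\lambda=\bigl((c(a)-J[\zeta_r^-])/c_+\bigr)^{1/4}.$$
If $c(a)<0$, then $J[\zeta_r^-]\le-\delta(r)=c(a)$, so $\lambda$ is well defined. It is continuous in $a$, and $r,\lambda\to0$ as $a\to0$. Extending radially, by $U(a)=U(\varepsilon_0a/|a|)$ outside a small ball of radius $\varepsilon_0$, we get a law as in Definition 2 for this $\tau$.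

**Example ($\alpha=\frac12$).** If $\alpha$ is replaced by $\frac12$ in $L$, such families exist for every $\tau$. Use the phases of Lemma 6 on $[0,\tau/3]$ with $N=1$, $\rho_0=r$, $L_1=\tau/48$, $L_2=r^{5/2}$ and rest time $\tau/6$ in phase 3. The speed in phase 1 is $O(r)$ for fixed $\tau$; in phase 2, $|\dot x|,|\dot z|\le\frac32\pi r^{8-5/2}$. The velocities depend continuously on $r$ in $L^1$. In phase 3, $z=ir^8$ and $x=-r^8$, so $D=0$, $S=r^{16}$, $Q=-r^{54}$. Thus $J\le8r^{54.5}-\frac\tau6r^{54}<0$ for all small $r>0$. With $\alpha=\frac12$ the origin is therefore locally continuously reachable in small time.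

**Where this stops for our $\alpha$.** Lemma 6 provides loops only for $\rho_0=5/q_k$, and we need a continuous family that includes all smaller scales. Consider a loop with the same four phases at an arbitrary scale $\rho_0$, with speed $\le\varepsilon$ and total time $\le\varepsilon<1$, and with $N$ half-turns. Since $\rho_0^8|\dot\theta|\le\varepsilon$, we have $N\le\rho_0^{-8}$. To earn anything in phase 3 we need $D<\rho_0^{18}$, that is $|\cos(\pi\alpha N)|<\rho_0$. Because $|\cos\pi s|=|\sin\pi(s-\frac12)|\ge2\operatorname{dist}(s-\frac12,\mathbb Z)$, this gives $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)<\rho_0/2$. But if $2q_k^{-k/8}\le\rho_0<\frac1{2q_k}$, then $N\le q_k^k/256$ and Lemma 5(a) gives $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)\ge\frac1{4q_k}>\rho_0/2$. So at these scales phase 3 earns nothing, and the family cannot be continued across them.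

This argument concerns loops of one special shape. A cleverer path might break the rules a little, pay for it, and cross the gap. The next section shows that no path from $0$ can do so, and for that it measures the size of a path by $\max S$.

## 7. Barriers: no path of size $\sigma_k$ is profitable

**Proposition 7.** Let $\sigma_k=\frac1{32q_k}$. For every $T_0>0$ there are $\delta_0>0$ and $k_0$ such that, if $\zeta:[0,T]\to\mathbb R^5$ is Lipschitz, $T\le T_0$, $\zeta(0)=0$, $|\dot\zeta|\le\delta_0$ a.e., and $\max_tS(\zeta(t))=\sigma_k^{16}$ for some $k\ge k_0$, then $J[\zeta]>0$.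

The path need not return to $0$.

The strategy is this. Let $R$ be the largest $|\rho|$ at which the path visits a "reward window". Step 1 shows that everything positive in $Q$ is paid for by at most $O(R^{54})$. Step 2 shows that a path with $J\le0$ follows the rules of the game so closely that Lemma 5(a) applies, so $R$ avoids certain gaps. Step 3 shows that if $\max S=\sigma_k^{16}$, then $R$ lies below the $k$-th gap, so the reward is too small to pay for reaching that size.

*Proof.* **Constants.** Put $C_1=5\cdot2^{54}T_0$, $C_2=\sqrt{T_0C_1}$, choose $R_0>0$, depending only on $T_0$, with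
$$R_0\le\tfrac1{64},\qquad16\,C_1R_0^3<1,\qquad5\,C_2R_0\le1,\tag{3}$$
and set $\delta_0=\min(1,R_0/T_0)$. Then $|\zeta|\le\delta_0T_0\le R_0\le\frac1{64}$ on $[0,T]$. Write $\dot\zeta=(\kappa,u,v)$, $g_x=|x|^2-\rho^{16}$, $g_z=|z|^2-\rho^{16}$, so $P=g_x^2+g_z^2$. Both $g_x,g_z$ vanish at $t=0$ and are 1-Lipschitz in $t$: for instance $|\dot g_x|\le2|x||u|+16|\rho|^{15}|\kappa|\le\frac2{64}+16\cdot64^{-15}\le1$. Let
$$E=\{\zeta:\ D<2\rho^{18},\ S\le5\rho^{16}\},\qquad R=\sup\{|\rho(t)|:\ \zeta(t)\in E\},$$
with $R=0$ if there is no such $t$. On $E$ we have $\rho\neq0$. Clearly $R\le R_0$. Write $G=G^+-G^-$ with $G^\pm\ge0$ the positive and negative parts.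

**Step 1. An energy inequality: rewards earned outside $E$ are absorbed by $P$.** We claim that along the path
$$G^-\le5\rho^{54}\ \text{ on }E,\qquad G^-\le\tfrac12P\ \text{ outside }E .$$

On $E$, $G^-\le\rho^{20}S\rho^{18}=\rho^{38}S\le5\rho^{54}$.

Outside $E$, suppose $G<0$. Then $\rho\ne0$ and $D<\rho^{18}$; since we are outside $E$, $S>5\rho^{16}$. As $x_2^2\le D\le\rho^{16}$, we get $z_2^2=S-x_2^2>4\rho^{16}$, hence $S\le\rho^{16}+z_2^2\le\frac54z_2^2$. Also $g_z\ge z_2^2-\rho^{16}\ge\frac34z_2^2$. So
$$\tfrac12P\ge\tfrac9{32}z_2^4\ge\tfrac98\rho^{16}z_2^2,\qquad G^-\le\rho^{38}S\le\tfrac54\rho^{38}z_2^2\le\tfrac98\rho^{16}z_2^2,$$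
the last inequality because $\frac54\rho^{22}\le\frac98$. This proves the claim. Integrating $Q=P+\kappa^2S+L^2+G^+-G^-$ and using $|\rho|\le R$ when $\zeta\in E$, we obtain
$$\int_0^T\Bigl[\tfrac12P+\kappa^2S+L^2+G^+\Bigr]dt\ \le\ J[\zeta]+5T_0R^{54}.\tag{4}$$

**Step 2. The gap lemma: a path with $J\le0$ plays the game almost exactly.** *Suppose $J[\zeta]\le0$ and $R>0$. Then*

*(α) $\max_tS\ge2^{-17}R^{16}$;*

*(β) for every $k\ge2$, $R\notin[r_k,\frac1{8q_k})$, where $r_k=4q_k^{-k/8}$.*

Choose $t_0$ with $\zeta(t_0)\in E$ and $\varrho:=|\rho(t_0)|\in[R/2,R]$; so $0<\varrho\le R_0$. Put $\Gamma=5T_0R^{54}\le C_1\varrho^{54}$. By (4),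
$$\int_0^TP\le2\Gamma,\qquad\int_0^T\kappa^2S\le\Gamma,\qquad\int_0^TL^2\le\Gamma.\tag{5}$$

**Step 2(i). The radii stay near $\rho^8$: $|g_x|,|g_z|\le\varrho^{17}$ on $[0,T]$.** Suppose, say, $|g_x(t)|>\varrho^{17}$. Since $g_x(0)=0$ and $g_x$ is 1-Lipschitz, $t\ge\varrho^{17}$ and $|g_x|\ge\frac12\varrho^{17}$ on $[t-\frac12\varrho^{17},t]\subset[0,T]$. So $\frac18\varrho^{51}\le\int P\le2C_1\varrho^{54}$, that is $1\le16C_1\varrho^3$, against (3). The same argument applies to $g_z$.

**Step 2(ii). Between the last nearly real position and $t_0$, $\rho$ is locked.** At $t_0$ we have $z_1^2\le D<2\varrho^{18}$, so by (i)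
$$S(t_0)\ge|z|^2-z_1^2\ge\varrho^{16}-\varrho^{17}-2\varrho^{18}\ge\tfrac12\varrho^{16}\ge2^{-17}R^{16},$$
which is (α). In particular $S(t_0)>\varrho^{20}$. As $S(0)=0$, let $t_1$ be the last time in $[0,t_0]$ with $S(t_1)=\varrho^{20}$. On $[t_1,t_0]$ we have $S\ge\varrho^{20}$, so (5) gives $\int_{t_1}^{t_0}\kappa^2\le\varrho^{-20}\Gamma\le C_1\varrho^{34}$. By Cauchy–Schwarz, for $t\in[t_1,t_0]$,
$$|\rho(t)-\rho(t_0)|\le(T_0C_1\varrho^{34})^{1/2}=C_2\varrho^{17}\le\varrho^2 .$$
So $\rho^{16}$ lies between $(1-\varrho)^{16}\varrho^{16}\ge(1-16\varrho)\varrho^{16}\ge\frac34\varrho^{16}$ and $(1+\varrho)^{16}\varrho^{16}\le e^{16\varrho}\varrho^{16}\le e^{1/4}\varrho^{16}$, because $\varrho\le\frac1{64}$. With (i),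
$$\tfrac12\varrho^{16}\le|x|^2,|z|^2\le2\varrho^{16}\qquad\text{on }[t_1,t_0].\tag{6}$$

**Step 2(iii). On this interval the angles are locked.** By (6), on $[t_1,t_0]$ we may write $x=|x|e^{i\theta}$, $z=|z|e^{i\varphi}$ with Lipschitz $\theta,\varphi$. Then $|x|^2\dot\theta=x\wedge u$ and $|z|^2\dot\varphi=z\wedge v=L+\alpha|x|^2\dot\theta$, so
$$\dot\varphi-\alpha\dot\theta=\frac{L+\alpha(|x|^2-|z|^2)\dot\theta}{|z|^2},\qquad|\dot\theta|\le\frac{|u|}{|x|}\le\sqrt2\,\delta_0\varrho^{-8}.\tag{7}$$
Since $|x|^2-|z|^2=g_x-g_z$, (5) and Cauchy–Schwarz give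
$$\int\bigl||x|^2-|z|^2\bigr|\le\int\sqrt{2P}\le\Bigl(2T_0\int P\Bigr)^{1/2}\le2(T_0\Gamma)^{1/2}\le2C_2\varrho^{27},\qquad\int|L|\le(T_0\Gamma)^{1/2}\le C_2\varrho^{27}.$$
With $\alpha<\frac12$, $\delta_0\le1$ and $|z|^{-2}\le2\varrho^{-16}$,
$$\bigl|[\varphi-\alpha\theta]_{t_1}^{t_0}\bigr|\le2\varrho^{-16}\Bigl(C_2\varrho^{27}+\tfrac12\cdot2C_2\varrho^{27}\cdot\sqrt2\,\varrho^{-8}\Bigr)=2C_2\varrho^{11}+2\sqrt2\,C_2\varrho^3\le5C_2\varrho^3\le\varrho^2,\tag{8}$$
by (3).

**Step 2(iv). The endpoints produce an integer $N$ to which Lemma 5(a) applies.** At $t_1$, $x_2^2,z_2^2\le\varrho^{20}$, so by (6) $|\sin\theta|,|\sin\varphi|\le\sqrt2\,\varrho^2$. At $t_0$, $x_2^2,z_1^2\le D\le2\varrho^{18}$, so $|\sin\theta|,|\cos\varphi|\le2\varrho$. As $\operatorname{dist}(s,\pi\mathbb Z)\le\frac\pi2|\sin s|$, there are integers $j,l,j',l'$ with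
$$\theta(t_1)=\pi j+e_1,\quad\varphi(t_1)=\pi l+e_2,\quad\theta(t_0)=\pi j'+e_3,\quad\varphi(t_0)=\pi(l'+\tfrac12)+e_4,$$
$$|e_1|,|e_2|\le\tfrac\pi{\sqrt2}\varrho^2,\qquad|e_3|,|e_4|\le\pi\varrho .$$
Put $N=j'-j$ and $M=l'-l$. Then $[\varphi-\alpha\theta]_{t_1}^{t_0}=\pi(M+\frac12-\alpha N)+(e_4-e_2)-\alpha(e_3-e_1)$, so (8) gives
$$|\alpha N-\tfrac12-M|\le(1+\alpha)\Bigl(\varrho+\frac{\varrho^2}{\sqrt2}\Bigr)+\frac{\varrho^2}\pi\le2\varrho,$$
using $\alpha<\frac12$ and $\varrho\le\frac1{64}$. By (7) and $\delta_0T_0\le\frac1{64}$,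
$$\pi|N|\le\sqrt2\,\delta_0T_0\varrho^{-8}+|e_1|+|e_3|\le\varrho^{-8}.$$
So $|N|\le\varrho^{-8}$ and $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)\le2\varrho$.

Now suppose $R\in[r_k,\frac1{8q_k})$. Then $\varrho\ge R/2\ge2q_k^{-k/8}$, so $|N|\le\varrho^{-8}\le q_k^k/256$. Lemma 5(a) gives $\frac1{4q_k}\le2\varrho\le2R<\frac1{4q_k}$, a contradiction. This proves (β).

**Step 3. Reaching size $\sigma_k^{16}$ costs more than the rewards below the gap can pay.** Let $\max_tS=s:=\sigma^{16}$ with $\sigma=\sigma_k$, $k\ge10$, and suppose $J[\zeta]\le0$.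

First, $R<r_k$. If $R=0$ this is trivial. If $R>0$, (α) gives $R\le2^{17/16}\sigma<4\sigma=\frac1{8q_k}$, and (β) then forces $R<r_k$. Moreover $r_k\le\sigma_k/2$, because this means $q_k^{k/8-1}\ge256$, which holds for $k\ge9$.

Next, $\sqrt S=|(x_2,z_2)|$ is 1-Lipschitz in $t$ and vanishes at $t=0$. If $S(t_2)=s$, then $\sqrt{S(t_2)}=\sigma^8$, so $t_2\ge\sigma^8$. Let $I=[t_2-\frac12\sigma^8,t_2]\subset[0,T]$. On $I$ we have $\sqrt S\ge\frac12\sigma^8$, so $\frac s4\le S\le s$. Let $t\in I$.

* If $|g_x|>\frac s{32}$ or $|g_z|>\frac s{32}$, then $\frac12P\ge2^{-11}s^2=2^{-11}\sigma^{32}\ge2^{-40}\sigma^{54}$.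
* Otherwise $S\le|x|^2+|z|^2\le2\rho^{16}+\frac s{16}\le2\rho^{16}+\frac S4$. So $S\le\frac83\rho^{16}<5\rho^{16}$ and $\rho^{16}\ge\frac38S\ge\frac3{32}s$. Hence $|\rho|\ge\sigma/2\ge r_k>R$, and so $\zeta(t)\notin E$ by the definition of $R$. As $S\le5\rho^{16}$, being outside $E$ forces $D\ge2\rho^{18}$. Then $G\ge\rho^{38}S\ge(\sigma/2)^{38}\frac s4=2^{-40}\sigma^{54}$.

In both cases $\frac12P+G^+\ge2^{-40}\sigma^{54}$ on $I$, which has length $\frac12\sigma^8$. By (4), with $J[\zeta]\le0$ and $R<r_k$,
$$2^{-41}(32q_k)^{-62}=2^{-41}\sigma_k^{62}\le5T_0R^{54}\le5T_0r_k^{54}=5T_0\,4^{54}q_k^{-27k/4}.$$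
For $k\ge10$ we have $\frac{27k}4-62\ge5$, so this would give $q_k^5\le5T_0\cdot4^{54}\cdot2^{41}\cdot32^{62}$, which is false for all $k\ge k_0(T_0)$ since $q_k\to\infty$. Hence $J[\zeta]>0$ for $k\ge k_0$. $\square$

## 8. The barriers exclude continuous steering: end of the proofs of Theorems A and B

Local controllability of both systems was proved in Section 5. Suppose that for some $\tau>0$ there are $U,\varepsilon$ as in Definition 2, for $(\Sigma)$ or for $(\Sigma')$. Put $T_0=2\tau$ and take $\delta_0,k_0$ from Proposition 7. Apply Lemma 4 with $\delta=\delta_0$, $S=x_2^2+z_2^2$, and $e$ the unit vector of the $z_2$-axis, for which $S(re)=r^2>0$. It gives $\bar m>0$. Since $\sigma_k\to0$, there is $k\ge k_0$ with $\sigma_k^{16}\le\bar m$. Hence there is a Lipschitz path $\zeta$ with $\zeta(0)=0$, duration at most $2\tau=T_0$, $|\dot\zeta|\le\delta_0$ a.e., $\max_tS(\zeta(t))=\sigma_k^{16}$ and $J[\zeta]=0$. Proposition 7 says $J[\zeta]>0$, a contradiction. This proves Theorems A and B. $\blacksquare$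

So the answer to the question of Section 1 is negative: analyticity, even polynomiality with control-affine structure and constant control fields, together with small-time local controllability, does not imply that the origin is locally continuously reachable in small time.

## 9. Normal loops with a bounded number of switchings

We return to general systems and to the idea behind Proposition 3: if the endpoint map has full rank along some loop, one can invert it there. Theorems A and B do not depend on this section.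

Let $f$ be analytic near $0$ with $f(0,0)=0$, and let $K\ge1$. For $t=(t_1,\dots,t_K)\in\mathbb R^K$ and $c=(c_1,\dots,c_K)\in(\mathbb R^m)^K$ let $\mathcal E(a,t,c)$ be the point obtained from $a$ by following successively the flows of $f(\cdot,c_1),\dots,f(\cdot,c_K)$ during times $t_1,\dots,t_K$. As a composition of local flows, $\mathcal E$ is analytic on a neighborhood of $(0,0,0)$, say for $|a|<h$, $|(t,c)|<h$. Put
$$\mathcal N_K=\{(t,c):\ |(t,c)|<h,\ t_i>0\ \forall i,\ \mathcal E(0,t,c)=0,\ \operatorname{rank}\partial_{(t,c)}\mathcal E(0,t,c)=n\}.$$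
An element of $\mathcal N_K$ is a "normal" loop at $0$ with $K$ constant pieces.

**Example.** For $\dot x=u$ with $n=m=1$, $\mathcal E(a,t,c)=a+t_1c_1+t_2c_2$ when $K=2$. The points $t=(s,s)$, $c=(s,-s)$ with $s>0$ small lie in $\mathcal N_2$, since $\partial_{c_1}\mathcal E=t_1=s\neq0$. So $0\in\overline{\mathcal N_2}$.

**Theorem C.** If $0\in\overline{\mathcal N_K}$ for some $K$, then the origin is locally continuously reachable in small time.

Thus the answer to the question is positive when arbitrarily small normal loops exist with a *bounded* number of switchings. Together with Theorems A and B this shows that for $(\Sigma)$ and $(\Sigma')$ one has $0\notin\overline{\mathcal N_K}$ for every $K$.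

One classical tool is needed. A set is *semianalytic* if near each point it is a finite union of sets defined by finitely many equations $g=0$ and inequalities $g'>0$ with $g,g'$ analytic. The *curve selection lemma* (Łojasiewicz; see Bierstone–Milman, *Semianalytic and subanalytic sets*, Publ. IHES 67, 1988) says that a point in the closure of $X\setminus\{0\}$, here $0$, is the endpoint of a continuous arc lying otherwise in $X\setminus\{0\}$. For instance, for $X=\{(p,q):p>0,\ q^2=p^3\}$ the arc $s\mapsto(s^2,s^3)$ ends at $0$.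

*Proof of Theorem C.* **Step 1. An arc of normal loops.** We replace the set $\mathcal N_K$ by a one-parameter family of loops. Near $0$, $\mathcal N_K$ is semianalytic: it is given by the analytic equations $\mathcal E(0,t,c)=0$, by $t_i>0$, and by positivity of the sum of squares of the $n\times n$ minors of $\partial_{(t,c)}\mathcal E(0,t,c)$. It does not contain $0$. By the curve selection lemma there is a continuous $\gamma:[0,s_1]\to\mathbb R^{K+Km}$ with $\gamma(0)=0$ and $\gamma(s)\in\mathcal N_K$ for $s\in(0,s_1]$. Shrinking and reparametrizing, assume $s_1<h/2$ and $|\gamma|<h/2$.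

**Step 2. An equation to solve near each loop.** We correct the loop $\gamma(s)$ in the directions that move the endpoint. Let
$$A(s)=\partial_{(t,c)}\mathcal E(0,\gamma(s)),\qquad M(s)=A(s)A(s)^\top,\qquad F(a,s,\lambda)=\mathcal E(a,\gamma(s)+A(s)^\top\lambda),\quad\lambda\in\mathbb R^n.$$
Then $A,M$ are continuous, $F(0,s,0)=0$, and $\partial_\lambda F(0,s,0)=M(s)$, which is invertible for $s>0$ because $A(s)$ has rank $n$. For $s\in(0,s_1]$ put
$$\Phi_{a,s}(\lambda)=\lambda-M(s)^{-1}F(a,s,\lambda),\qquad\text{so that}\quad\partial_\lambda\Phi_{0,s}(0)=0 .$$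
A fixed point of $\Phi_{a,s}$ is a solution of $F(a,s,\lambda)=0$.

**Step 3. Radii on which $\Phi_{a,s}$ is a contraction, chosen continuously in $s$.** The radii may shrink as $s\to0$, since $M(0)$ may be singular. We use the following remark. Suppose each interval $I_j=[2^{-j-1}s_1,2^{-j}s_1]$, $j\ge0$, comes with a number $m_j>0$. Let $\mu_j=\min(m_0,\dots,m_j)$. The function that equals $\mu_j$ at $2^{-j}s_1$ and is affine on each $I_j$ is continuous and positive, and it is $\le m_j$ on $I_j$ because $\mu_{j+1}\le\mu_j\le m_j$. So any condition that holds on each $I_j$ for radii up to some $m_j>0$ holds for a radius that is a continuous positive function on $(0,s_1]$.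

On each $I_j$ there is $m_j\in(0,h)$ such that $s\in I_j$, $|a|\le m_j$, $|\lambda|\le m_j$ imply
$$|A(s)^\top\lambda|\le s,\qquad\text{all }t\text{-components of }\gamma(s)+A(s)^\top\lambda\text{ are}>0,\qquad\|\partial_\lambda\Phi_{a,s}(\lambda)\|\le\tfrac12 .$$
The first condition holds for small $|\lambda|$ since $A$ is bounded and $s\ge2^{-j-1}s_1$. It gives $|\gamma(s)+A(s)^\top\lambda|<\frac h2+s_1<h$, so $F$ is defined. The second holds because the $t$-components of $\gamma$ have a positive minimum on $I_j$. The third holds because $(a,s,\lambda)\mapsto\|\partial_\lambda\Phi_{a,s}(\lambda)\|$ is continuous and vanishes on the compact set $\{0\}\times I_j\times\{0\}$. So there is a continuous $r:(0,s_1]\to(0,h)$ such that $|a|\le r(s)$ and $|\lambda|\le r(s)$ imply the three conditions.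

Similarly, $M(s)^{-1}F(a,s,0)$ is continuous and vanishes at $a=0$, and $r$ has a positive minimum on each $I_j$. So there is a continuous $d:(0,s_1]\to(0,\infty)$ with $d\le r$ and
$$|M(s)^{-1}F(a,s,0)|\le\tfrac12r(s)\quad\text{for }|a|\le d(s).$$

**Step 4. Solving, with continuous dependence.** Let $\Omega=\{(a,s):0<s\le s_1,\ |a|\le d(s)\}$. For $(a,s)\in\Omega$ and $|\lambda|\le r(s)$ we have $|\Phi_{a,s}(\lambda)|\le|\Phi_{a,s}(0)|+\frac12|\lambda|\le r(s)$. So $\Phi_{a,s}$ is a $\frac12$-contraction of the closed ball of radius $r(s)$ into itself. By the Banach fixed point theorem there is exactly one $\lambda=\lambda(a,s)$ with $|\lambda|\le r(s)$ and $F(a,s,\lambda)=0$. The map $\lambda$ is continuous on $\Omega$: if $(a_j,s_j)\to(a,s)$ in $\Omega$, the sequence $\lambda(a_j,s_j)$ is bounded, and each of its limit points $\lambda^*$ satisfies $|\lambda^*|\le r(s)$ and $F(a,s,\lambda^*)=0$, hence $\lambda^*=\lambda(a,s)$.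

**Step 5. Choosing the loop as a function of $a$.** The loop must shrink with $a$, but slowly enough that $a$ stays within the radius $d$. Let
$$\delta(s)=\frac s{s_1}\min\Bigl(1,\min_{[s,s_1]}d\Bigr),\qquad s\in(0,s_1].$$
It is continuous, positive, strictly increasing (a nondecreasing positive factor times $s$), at most $d(s)$, and tends to $0$ as $s\to0$. For $0<|a|\le\delta(s_1)$ put $s(a)=\delta^{-1}(|a|)$. Then $|a|=\delta(s(a))\le d(s(a))$, so we may set
$$(t,c)(a)=\gamma(s(a))+A(s(a))^\top\lambda(a,s(a)),\qquad(t,c)(0)=0 .$$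
This map is continuous for $a\ne0$ by Step 4. It is continuous at $a=0$ because $s(a)\to0$, $\gamma(s)\to0$ as $s\to0$, and $|A(s)^\top\lambda(a,s)|\le s$. Moreover $\mathcal E(a,(t,c)(a))=0$ and $t_i(a)>0$ for $a\neq0$.

**Step 6. The controls.** Given $\tau>0$, take $\varepsilon_0\in(0,\delta(s_1)]$ with $\sum_it_i(a)\le\tau$ for $|a|\le\varepsilon_0$. For $|a|\le\varepsilon_0$ let $U(a)$ be the piecewise constant control with successive values $c_i(a)$ during times $t_i(a)$, followed by $0$ on the rest of $(0,\tau)$. For $|a|>\varepsilon_0$ let $U(a)=U(\varepsilon_0a/|a|)$. Since durations and values depend continuously on $a$, the map $a\mapsto U(a)\in L^1$ is continuous, and $\sup_t|U(a)(t)|\le\max_i|c_i(a)|\to0$ as $a\to0$. For $|a|<\varepsilon_0$ the trajectory from $a$ is at $0$ at time $\sum_it_i(a)\le\tau$ and stays there because $f(0,0)=0$. This is Definition 2 with $\varepsilon=\varepsilon_0$. $\blacksquare$
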